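\title{Maps with base and fibers in an epireflective class of compact spaces}

\begin{abstract}
Let $\mathcal B$ be a class of compact Hausdorff spaces closed under products and closed subspaces, and let $f\colon X\to Y$ be a continuous map of compact Hausdorff spaces whose base $Y$ and all of whose fibers belong to $\mathcal B$. We show that $X$ need not belong to $\mathcal B$, even when $Y$ is a convergent sequence and all fibers are copies of one continuum. The conclusion does hold for every class defined by the constancy of maps from test spaces, such as the totally disconnected spaces and the spaces without arcs. Among the classes generated by a countable, or more generally analytic, family of metrizable compact spaces, it holds only in three trivial cases. The proof of this dichotomy attaches a compact space to every tree and uses that the set of well-founded trees is not analytic.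
\end{abstract}

\section{The question and the results}\label{sec:intro}

Let $\mathrm{CHSP}$ be the category of compact Hausdorff spaces and continuous maps. \emph{Compact} means compact Hausdorff, \emph{map} means continuous map, and a \emph{class} is a full subcategory of $\mathrm{CHSP}$ closed under homeomorphic copies. For a class $\mathcal B$ and a compact space $X$, a \emph{$\mathcal B$-reflection} of $X$ is a map $r_X\colon X\to rX$ with $rX\in\mathcal B$ through which every map from $X$ to a member of $\mathcal B$ factors uniquely; it is the best approximation of $X$ from within $\mathcal B$. The class $\mathcal B$ is \emph{epireflective} if every compact space has a $\mathcal B$-reflection that is an epimorphism, which in $\mathrm{CHSP}$ means a surjection. By Lemma~\ref{lem:epi} below, this happens exactly when $\mathcal B$ is closed under products and closed subspaces, and exactly when $\mathcal B$ contains every compact space whose points are separated by maps into members of $\mathcal B$. The first examples are the class $\mathbf 1$ of spaces with at most one point, the class $\mathbf Z$ of totally disconnected compact spaces, and $\mathrm{CHSP}$ itself; their reflections collapse the whole space, collapse each component,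 and do nothing.

\begin{quote}
\textbf{Question.} Let $\mathcal B$ be an epireflective class and let $f\colon X\to Y$ be a map with $X$ compact and $Y\in\mathcal B$. If $f^{-1}(y)\in\mathcal B$ for all $y\in Y$, is $X$ in $\mathcal B$?
\end{quote}

We call $\mathcal B$ \emph{fiber-closed} if the answer is yes for all $f$, $X$ and $Y$. The simplest cases suggest that every epireflective class is fiber-closed. If $f$ is a projection $Y\times F\to Y$, then $X$ is a product of members of $\mathcal B$. If $Y$ has at most one point, then $X$ is empty or is a fiber. If $Y$ is finite with at least two points, then $X$ is the topological sum of its finitely many fibers, and $\mathcal B$ is closed under finite sums (Lemma~\ref{lem:basic}). In general $f$ itself separates points in different fibers, so half of the work is done by the hypothesis on $Y$.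

The other half is an extension problem. Two points of a fiber $F$ are separated by a map from $F$ to a member of $\mathcal B$, but a map defined on all of $X$ is needed. A comparison with groups shows that this can go either way. Torsion-free groups and abelian groups are both closed under products and subgroups. The symmetric group $S_3$ is an extension of an abelian group by an abelian group and is not abelian. Torsion-free groups, on the other hand, are closed under extensions, because they are defined by the triviality of homomorphisms from test objects: a homomorphism from a finite cyclic group becomes trivial in the quotient, so it lands in the kernel, so it is trivial. Our first theorem is the topological form of this argument.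

Put $I=[0,1]$ and $\omega=\{0,1,2,\dots\}$. An \emph{arc} is a homeomorphic copy of $I$. A \emph{continuum} is a connected compact space, and it is \emph{nondegenerate} if it has more than one point. A map is \emph{constant} if its image has at most one point. We write $\omega+1$ for a convergent sequence together with its limit.

\begin{theorem}\label{thm:perp}
For every class $\mathcal C$, the class
\[
\mathcal C^{\perp}=\{X\in\mathrm{CHSP}:\text{every map } C\to X \text{ with } C\in\mathcal C \text{ is constant}\}
\]
is epireflective and fiber-closed. In particular, $\mathbf 1$, $\mathbf Z$ and $\mathrm{CHSP}$ are fiber-closed, and so is $\mathbf A=\{I\}^{\perp}$, which is the class of compact spaces containing no arc and is the largest proper epireflective class.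
\end{theorem}

In general the answer to the question is no.

\begin{theorem}\label{thm:counter}
There are an epireflective class $\mathcal B$, a compact metrizable space $X$ and a surjective map $f\colon X\to Y$ with $Y\cong\omega+1\in\mathcal B$ such that all fibers of $f$ are homeomorphic to one continuum $K\in\mathcal B$, but $X\notin\mathcal B$.
\end{theorem}

Since finite bases give no counterexample, $\omega+1$, the simplest infinite compact space, is the smallest possible base. The continuum $K$ in Theorem~\ref{thm:counter} has almost no self-maps, and one may suspect that the failure depends on such a special choice. The third theorem shows that failure is the rule for classes with a small generating family.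

For a family $\mathcal G$ of nonempty compact spaces, let $\langle\mathcal G\rangle$ be the class of all spaces homeomorphic to closed subspaces of products of members of $\mathcal G$; it is the smallest epireflective class containing $\mathcal G$. Let $Q=I^{\{1,2,\dots\}}$ be the Hilbert cube with the metric $d(x,y)=\sum_{i\ge1}2^{-i}|x_i-y_i|$. Every compact metrizable space embeds in $Q$. The set $\mathcal K(Q)$ of nonempty compact subsets of $Q$, with the Hausdorff metric $d_H$, is a Polish space, that is, a separable completely metrizable space. A subset of a Polish space is \emph{analytic} (or $\Sigma^1_1$) if it is a continuous image of a Borel subset of a Polish space. Countable sets are Borel, so every countable family $\mathcal G\subset\mathcal K(Q)$ is analytic; in particular $\{G\}$ is, for any one nonempty compact $G\subset Q$.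

\begin{theorem}\label{thm:dich}
Let $\mathcal B=\langle\mathcal G\rangle$ with $\mathcal G\subset\mathcal K(Q)$ analytic. The following are equivalent.
\begin{enumerate}
\item[(i)] $\mathcal B$ is fiber-closed.
\item[(ii)] If $\omega+1\in\mathcal B$, $X$ is compact metrizable, and $f\colon X\to\omega+1$ is a surjective map with all fibers in $\mathcal B$, then $X\in\mathcal B$.
\item[(iii)] $\mathcal B\in\{\mathbf 1,\mathbf Z,\mathrm{CHSP}\}$; equivalently, all members of $\mathcal G$ are totally disconnected, or some member of $\mathcal G$ contains an arc.
\end{enumerate}
\end{theorem}

Thus for \emph{any} compact metrizable space $G$ that is not totally disconnected and contains no arc, the question has a negative answer for $\langle\{G\}\rangle$, with $Y=\omega+1$ and $X$ metrizable. An example is the pseudo-arc. It is hereditarily indecomposable, meaning that no subcontinuum is the union of two proper subcontinua, and so it contains no arc. This gives a second proof of the negative answer, which does not use the continuum of Theorem~\ref{thm:counter}.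

\begin{corollary}\label{cor:nonanalytic}
Let $\mathcal B\ne\mathrm{CHSP}$ be an epireflective class containing a nondegenerate metrizable continuum. If $\mathcal B$ is fiber-closed, or merely satisfies condition \textup{(ii)} of Theorem~\ref{thm:dich}, then $\{E\in\mathcal K(Q):E\in\mathcal B\}$ is not analytic. In particular, $\mathcal B$ is not generated by any countable (or analytic) family of metrizable spaces.
\end{corollary}

Sections~\ref{sec:perp} and~\ref{sec:counter} prove Theorems~\ref{thm:perp} and~\ref{thm:counter}. Section~\ref{sec:plan} explains the plan for Theorem~\ref{thm:dich}, and Sections~\ref{sec:chains} to~\ref{sec:definable} carry it out.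

\section{Separating points, and paths in the Hilbert cube}\label{sec:prelim}

A family of maps defined on $X$ \emph{separates points} if any two distinct points of $X$ have distinct images under some map of the family. The empty product is a one-point space and the empty set is a closed subspace, so a class closed under products and closed subspaces contains $\mathbf 1$.

\begin{lemma}\label{lem:epi}
For a class $\mathcal B$ the following are equivalent: \textup{(a)} $\mathcal B$ is epireflective; \textup{(b)} $\mathcal B$ is closed under products and closed subspaces; \textup{(c)} $\mathcal B$ contains every compact space $X$ such that the maps from $X$ to members of $\mathcal B$ separate points.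
\end{lemma}

\begin{proof}
(a)$\Rightarrow$(c). Each map from $X$ to a member of $\mathcal B$ factors through $r_X$, so $r_X$ is injective. A continuous bijection of compact spaces is a homeomorphism.

(c)$\Rightarrow$(b). The projections separate the points of a product, and the inclusion separates the points of a closed subspace.

(b)$\Rightarrow$(a). A surjective map of compact spaces is a quotient map, so it is determined up to homeomorphism by its fibers. Hence there is a set of surjections $q_j\colon X\to B_j$ with $B_j\in\mathcal B$ that represents all surjections of $X$ onto members of $\mathcal B$. Let $rX$ be the image of the diagonal map $X\to\prod_jB_j$, and let $r_X\colon X\to rX$ be that map. Then $rX\in\mathcal B$. If $h\colon X\to B$ with $B\in\mathcal B$, then $h(X)\in\mathcal B$, so $h$ is some $q_j$ followed by an embedding, and $q_j$ is $r_X$ followed by a projection. The factorization is unique because $r_X$ is surjective.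
\end{proof}

\begin{lemma}\label{lem:gen}
A compact space $X$ lies in $\langle\mathcal G\rangle$ if and only if the maps from $X$ to members of $\mathcal G$ separate points.
\end{lemma}

\begin{proof}
If $X$ is a subspace of a product of members of $\mathcal G$, the projections separate points. Conversely, choose a separating map for each pair of distinct points. The diagonal of these maps is an injective map of $X$ into a product of members of $\mathcal G$, hence a homeomorphism onto a closed subspace.
\end{proof}

\begin{lemma}\label{lem:basic}
Let $\mathcal B$ be an epireflective class.
\begin{enumerate}
\item[(a)] If $\mathcal B\neq\mathbf 1$, then $\mathbf Z\subset\mathcal B$ and $\mathcal B$ is closed under finite topological sums.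
\item[(b)] If some member of $\mathcal B$ contains an arc, then $\mathcal B=\mathrm{CHSP}$.
\end{enumerate}
\end{lemma}

\begin{proof}
We use Lemma~\ref{lem:epi}(c) three times. In (a), a member with two points contains the two-point discrete space $D$ as a closed subspace, so $D\in\mathcal B$. In a compact space the component of a point is the intersection of its clopen neighborhoods, so maps to $D$ separate the points of a totally disconnected compact space. In a sum $X_1\sqcup X_2$ of members of $\mathcal B$, points in different summands are separated by a map to $D$, and two points of $X_i$ are separated by a map to $X_i$ that is the identity on $X_i$ and constant on the other summand. In (b), $I\in\mathcal B$, and by Urysohn's lemma maps to $I$ separate the points of every compact space.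
\end{proof}

A \emph{path} is a map defined on $I$. The image of a path in a Hausdorff space is a Peano continuum, that is, a locally connected metrizable continuum, and any two distinct points of a Peano continuum are joined by an arc. We use these textbook facts in the following form.
\begin{equation}\label{eq:arc}
\text{The image of a nonconstant path in a Hausdorff space contains an arc.}
\end{equation}

The continua that interest us contain no arcs, so all paths in them are constant. Arbitrarily close to them, however, paths abound. Both constructions of this paper rest on the next lemma.

\begin{lemma}\label{lem:balls}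
Let $L\subset Q$ be nonempty and connected, and let $V$ be a union of open balls of $Q$ with centers in $L$ such that every point of $L$ is the center of one of them. Then $V$ is path connected.
\end{lemma}

\begin{proof}
The metric $d$ comes from the norm $\sum_i2^{-i}|x_i|$ and $Q$ is convex, so balls are convex and open subsets of $Q$ are locally path connected. The set $V$ is connected, being the union of the connected set $L$ and of connected sets that meet $L$. A connected, locally path connected space is path connected.
\end{proof}

Finally, for a metric space $K$ and points $a\ne b$ of $K$ we use the map
\begin{equation}\label{eq:p}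
p\colon K\to I,\qquad p(x)=\frac{d(x,a)}{d(x,a)+d(x,b)},\qquad p(a)=0,\quad p(b)=1 .
\end{equation}

\section{Classes defined by constant maps}\label{sec:perp}

\begin{proof}[Proof of Theorem~\ref{thm:perp}]
A map into a product is constant if all its coordinates are, and a map into a subspace is a map into the whole space. So $\mathcal C^\perp$ is epireflective by Lemma~\ref{lem:epi}. Let $f\colon X\to Y$ have $Y$ and all fibers in $\mathcal C^\perp$, and let $h\colon C\to X$ with $\emptyset\neq C\in\mathcal C$. Then $f\circ h$ is constant, so $h$ maps into a single fiber, so $h$ is constant.

For $\mathcal C=\emptyset$ we get $\mathrm{CHSP}$. For $\mathcal C=\mathrm{CHSP}$ we get $\mathbf 1$, by testing with the identity of $X$. For the class $\mathcal C$ of all continua we get $\mathbf Z$: images of continua are connected, and the inclusion of a component is a map from a continuum. By \eqref{eq:arc}, a compact space admits a nonconstant path exactly when it contains an arc, which identifies $\mathbf A$. This class is proper since $I\notin\mathbf A$, and every proper epireflective class is contained in it by Lemma~\ref{lem:basic}(b).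
\end{proof}

By Lemma~\ref{lem:basic}, every epireflective class other than $\mathbf 1$ and $\mathrm{CHSP}$ lies between $\mathbf Z$ and $\mathbf A$. Both ends of this interval are fiber-closed, so a counterexample must be generated by spaces that contain nondegenerate continua but no arcs.

\section{A rigid continuum approximated backwards}\label{sec:counter}

Let $f\colon X\to Y=\{0\}\cup\{1/n:n\ge1\}$ have fibers $F_0,F_1,F_2,\dots$ in $\mathcal B=\langle\{K\}\rangle$, where $F_0=f^{-1}(0)$ and $F_n=f^{-1}(1/n)$. Each $F_n$ with $n\ge1$ is clopen, so a map $F_n\to K$ extends to $X$ by a constant. The only issue is whether maps $X\to K$ separate the points of the limit fiber $F_0$. For $K=I$ every map $F_0\to K$ extends, by Tietze's theorem. For a two-point space $K$ it also extends: the two closed pieces of $F_0$ have disjoint open neighborhoods, and by compactness these cover all but finitely many $F_n$. For other $K$ an extension may impose conditions on the self-maps of $K$, and the following example shows how.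

\begin{example}\label{ex:flip}
Let $X=Y\times I$, and parametrize the fibers by $j_0(t)=(0,t)$ and $j_n(t)=(1/n,1-t)$, so that the approximating copies of $I$ run backwards. If $g\colon X\to I$ extends the identification $j_0^{-1}\colon F_0\to I$, then the self-maps $g\circ j_n$ of $I$ satisfy $g(j_n(0))=g(1/n,1)\to1$ and $g(j_n(1))=g(1/n,0)\to 0$. Extending the identity thus requires self-maps of the fiber that nearly interchange two given points. The interval has such a map, $t\mapsto 1-t$, and the second projection is an extension.
\end{example}

We repeat this with a fiber that has no such self-maps. By a theorem of Cook \cite{Cook} (see also \cite[Appendix A]{PT}), there is a nondegenerate metrizable continuum $K$ such that every map $K\to K$ is constant or the identity. The difficulty is that the example used the flip of $I$ to place the backward copies, and $K$ has no flip. But the argument needs only that two points $a,b$ are interchanged and that the $n$th copy stays close to $K$. A path from $b$ to $a$ in a small neighborhood of $K$, composed with $p$, achieves this. The composite factors through $I$ and need not be injective, so we add a coordinate that records the point of $K$ and vanishes in the limit.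

\begin{proof}[Proof of Theorem~\ref{thm:counter}]
Let $K\subset Q$ be Cook's continuum and $\mathcal B=\langle\{K\}\rangle$. Fix $a\neq b$ in $K$ and $p$ as in \eqref{eq:p}. For $n\ge1$ the set $V_n=\{z\in Q:d(z,K)<1/n\}$ is the union of the open balls of radius $1/n$ about all points of $K$, so it is path connected by Lemma~\ref{lem:balls}. Choose a path $\sigma_n\colon I\to V_n$ from $b$ to $a$ and put $\varphi_n=\sigma_n\circ p\colon K\to V_n$, so that $\varphi_n(a)=b$ and $\varphi_n(b)=a$. Define maps $j_n\colon K\to I\times Q\times Q$ by
\[
j_0(x)=(0,x,0),\qquad j_n(x)=\bigl(\tfrac1n,\varphi_n(x),\tfrac1nx\bigr)\quad(n\ge1),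
\]
where $\frac1nx$ is the coordinatewise multiple. Let $X=\bigcup_{n\ge0}j_n(K)$, and let $f$ be the first projection of $X$ onto $Y=\{0\}\cup\{1/n:n\ge1\}$.

Each $j_n$ is injective, as the second coordinate shows for $n=0$ and the third for $n\ge1$. So the fibers $j_n(K)$ of $f$ are copies of $K$. Also $Y\in\mathbf Z\subset\mathcal B$ by Lemma~\ref{lem:basic}(a). To see that $X$ is closed in $I\times Q\times Q$, let points $w_k\in j_{n_k}(K)$ converge to $w$. If some value of $n_k$ occurs infinitely often, $w$ lies in the corresponding compact fiber. Otherwise $n_k\to\infty$. Then the first coordinates tend to $0$, the second have distance less than $1/n_k$ from $K$, and the third have distance at most $1/n_k$ from $0$, so $w\in j_0(K)$. Hence $X$ is compact and metrizable.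

Suppose $X\in\mathcal B$. By Lemma~\ref{lem:gen} some map $g\colon X\to K$ separates $j_0(a)$ from $j_0(b)$. Put $g_n=g\circ j_n\colon K\to K$. The map $g_0$ is not constant, so it is the identity. Since $j_n(a)=(\frac1n,b,\frac1na)\to j_0(b)$ and $j_n(b)=(\frac1n,a,\frac1nb)\to j_0(a)$, we have
\[
g_n(a)\to b,\qquad g_n(b)\to a .
\]
Each $g_n$ is constant or the identity. If infinitely many $g_n$ are constant, then $g_n(a)=g_n(b)$ infinitely often, and the two limits give $b=a$. If infinitely many are the identity, then $g_n(a)=a$ infinitely often, and again $b=a$. Both cases contradict $a\ne b$, so $X\notin\mathcal B$.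
\end{proof}

The last paragraph shows that every map $X\to K$ is constant on $j_0(K)$. Since $rX$ embeds in a power of $K$, the $\mathcal B$-reflection of $X$ collapses the limit fiber to a point.

\begin{remark}\label{rem:many}
A stronger form of rigidity produces many fiber-closed classes: there are at least $2^{\aleph_0}$ of them. By \cite{Cook}, $K$ can be taken so that for each subcontinuum $C\subset K$ every map $C\to K$ is constant or the inclusion. Choose pairwise disjoint closed balls of positive radius in $K$, indexed by $i\in\omega$, and let $K_i$ be the component of the center in the $i$th ball. Each component of a nonempty proper closed subset of a continuum meets the boundary of that subset, so $K_i$ is nondegenerate. For $J\subset\omega$ let $\mathcal B_J=\{K_i:i\in J\}^\perp$, which is fiber-closed by Theorem~\ref{thm:perp}. If $j\in J$, the identity of $K_j$ shows $K_j\notin\mathcal B_J$. If $j\notin J$ and $i\in J$, a map $K_i\to K_j\subset K$ is not the inclusion, as $K_i\cap K_j=\emptyset$, so it is constant; thus $K_j\in\mathcal B_J$. Hence the classes $\mathcal B_J$ are pairwise distinct.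
\end{remark}

\section{The dichotomy: from arcs to trees}\label{sec:plan}

In Theorem~\ref{thm:dich}, (iii)$\Rightarrow$(i) is part of Theorem~\ref{thm:perp}, and (ii) is a special case of (i). The two forms of (iii) agree. All members of $\mathcal G$ are totally disconnected if and only if $\mathcal B\subset\mathbf Z$, because $\mathbf Z$ is epireflective, and by Lemma~\ref{lem:basic}(a) this means $\mathcal B\in\{\mathbf 1,\mathbf Z\}$. If some member of $\mathcal G$ contains an arc, then $\mathcal B=\mathrm{CHSP}$ by Lemma~\ref{lem:basic}(b). Conversely, if $I\in\mathcal B$, then by Lemma~\ref{lem:gen} some map $I\to G$ with $G\in\mathcal G$ is nonconstant, and $G$ contains an arc by \eqref{eq:arc}.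

It remains to prove (ii)$\Rightarrow$(iii). \emph{From here to the end of Section~\ref{sec:definable} we assume that \textup{(iii)} fails.} Then no member of $\mathcal B$ contains an arc, $\mathbf Z\subset\mathcal B$, and some member of $\mathcal G$ has a nondegenerate component $K$, which is a metrizable continuum in $\mathcal B$. Fix $a\ne b$ in $K$ and $p$ as in \eqref{eq:p}.

We now know nothing about the self-maps of $K$. The only way left to show that a given space is outside $\mathcal B$ is to find an arc in it, and a counterexample to (ii) contains no arc, since it lies in the fiber-closed class $\mathbf A$. So the proof has to be indirect. It starts from the fact that an arc is a limit of copies of $K$.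

\begin{example}\label{ex:segment}
Let $J=\{(t,0,0,\dots):t\in I\}\subset Q$. For $m\ge1$ let $\iota_m$ be an embedding of $K$ into $I^{\{m+1,m+2,\dots\}}$, and put $e_m(x)=(p(x),0,\dots,0,\iota_m(x))$ with $m-1$ zeros. Then $e_m$ embeds $K$ in $Q$, and $d\bigl(e_m(x),(p(x),0,0,\dots)\bigr)\le2^{-m}$. The map $p$ is onto $I$ because $K$ is connected, so $d_H(e_m(K),J)\le2^{-m}$. The compact space formed by the fibers $e_m(K)$ over the points $1/m$ and the fiber $J$ over $0$ is not in $\mathcal B$, and all its fibers except the limit fiber are in $\mathcal B$.
\end{example}

To repair the limit fiber, replace $J$ by a member $L_\emptyset$ of $\mathcal B$ that runs along $J$. For each $n$ take a path in the $2^{-n}$-neighborhood of $L_\emptyset$, and let the $n$th fiber be a member $L_{(n)}$ of $\mathcal B$ that runs along this path. Now all fibers are in $\mathcal B$. If the total space is not, we are done; but it may be. In that case we iterate, approximating each $L_{(n)}$ by sets $L_{(n,m)}$, and so on. The ways to iterate are indexed by trees, and the arc reappears at the end of each infinite branch.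

A \emph{tree} is a nonempty set $T\subset\omega^{<\omega}$ of finite sequences of natural numbers that is closed under initial segments. We write $|s|$ for the length of $s$, $s^\frown n$ for $s$ followed by $n$, and $\beta|k$ for the initial segment of length $k$ of $\beta\in\omega^\omega$. Let $[T]=\{\beta\in\omega^\omega:\beta|k\in T\text{ for all }k\}$ be the set of infinite branches. The tree $T$ is \emph{well-founded} if $[T]=\emptyset$ and \emph{ill-founded} otherwise. Viewed through characteristic functions, the trees form a closed subset $\mathrm{Tr}$ of $2^{\omega^{<\omega}}$, hence a compact metrizable space, in which the sets $\{T:s\in T\}$ are clopen. Let $\mathrm{WF}\subset\mathrm{Tr}$ be the set of well-founded trees. The fact from descriptive set theory that we need is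
\begin{equation}\label{eq:WF}
\text{$\mathrm{WF}$ is not analytic.}
\end{equation}
Indeed, $\mathrm{WF}$ is $\Pi^1_1$-complete, where $\Pi^1_1$ is the class of complements of analytic sets, and $\Sigma^1_1\ne\Pi^1_1$ (Lusin--Sierpi\'nski; see \cite[Theorems 27.1 and 14.2]{Kechris}).

We shall construct a compact metrizable space $\Omega$ and sets $X_T\subset\Omega\times Q$, for $T\in\mathrm{Tr}$, with three properties.
\begin{enumerate}
\item[(T1)] The set $\{(T,w):w\in X_T\}$ is closed in $\mathrm{Tr}\times(\Omega\times Q)$.
\item[(T2)] If $T$ is ill-founded, then $X_T$ contains an arc.
\item[(T3)] If $T$ is well-founded and $\mathcal B$ satisfies (ii), then $X_T\in\mathcal B$.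
\end{enumerate}
If (ii) held, then (T2) and (T3) would give $\{T:X_T\in\mathcal B\}=\mathrm{WF}$. But membership in $\mathcal B$ is witnessed by countably many maps into members of $\mathcal G$, and with (T1) this makes the left side analytic (Proposition~\ref{prop:analytic}), contrary to \eqref{eq:WF}.

\section{Chains of copies of a continuum}\label{sec:chains}

For (T2) the paths chosen along an infinite branch must converge uniformly. A single copy of $K$, as in Example~\ref{ex:segment}, does not ensure this: there are paths from $e_m(a)$ to $e_m(b)$ in every neighborhood of $e_m(K)$, but we have no control over how they run, and they need not be uniformly close to $t\mapsto(t,0,0,\dots)$. The remedy is to follow a path by many small copies of $K$ joined end to end, so that a new path can be built one link at a time. We do not know that $\mathcal B$ is closed under gluing, so we find such chains inside powers of $K$.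

For $N\ge1$ and $1\le i\le N$ let
\[
\Lambda_N^i=\{x\in K^N: x_j=b\text{ for }j<i,\ x_j=a\text{ for }j>i\},\qquad \Lambda_N=\Lambda_N^1\cup\dots\cup\Lambda_N^N .
\]
For instance, $\Lambda_2=(K\times\{a\})\cup(\{b\}\times K)$. Each $\Lambda_N^i$ is a copy of $K$ and contains the points $v_{i-1}$ and $v_i$, where $v_i=(b,\dots,b,a,\dots,a)$ has $i$ entries $b$. The set $\Lambda_N$ is closed in $K^N$, so $\Lambda_N\in\mathcal B$.

Let $\gamma\colon I\to Q$ be a path and $\eta>0$. An \emph{$\eta$-chain along $\gamma$} is a set $L\subset Q$ homeomorphic to some $\Lambda_N$ for which there are a partition $0=t_0<t_1<\dots<t_N=1$, connected sets $L^1,\dots,L^N$ with union $L$, and points $c_0,\dots,c_N$ such that for each $i$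
\begin{equation}\label{eq:chain}
c_{i-1},c_i\in L^i,\qquad d(z,\gamma(t))<\eta\quad\text{for all } z\in L^i \text{ and } t\in[t_{i-1},t_i].
\end{equation}

\begin{lemma}[From paths to chains]\label{lem:chain}
Let $O\subset Q$ be open, $\gamma\colon I\to O$ a path, and $\eta>0$. Then $O$ contains an $\eta$-chain along $\gamma$.
\end{lemma}

\begin{proof}
By uniform continuity choose a partition with $\operatorname{diam}\gamma([t_{i-1},t_i])<\eta/2$ for all $i$. Define $\theta\colon\Lambda_N\to I$ by $\theta(x)=\sum_{j=1}^N(t_j-t_{j-1})\,p(x_j)$. On $\Lambda_N^i$ the terms with $j<i$ add up to $t_{i-1}$ and those with $j>i$ vanish, so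
\[
\theta(x)=t_{i-1}+(t_i-t_{i-1})\,p(x_i)\in[t_{i-1},t_i].
\]
Choose $m$ with $2^{-m}<\eta/2$ and, if $O\ne Q$, also $2^{-m}<d(\gamma(I),Q\setminus O)$; this distance between disjoint compact sets is positive. Let $e\colon\Lambda_N\to Q$ have the first $m$ coordinates of $\gamma\circ\theta$, followed by the coordinates of an embedding of $\Lambda_N$ into $I^{\{m+1,m+2,\dots\}}$. Then $e$ is an embedding and $d(e(x),\gamma(\theta(x)))\le\sum_{i>m}2^{-i}=2^{-m}$, so $L=e(\Lambda_N)\subset O$. Put $L^i=e(\Lambda_N^i)$ and $c_i=e(v_i)$. For $x\in\Lambda_N^i$ and $t\in[t_{i-1},t_i]$,
\[
d(e(x),\gamma(t))\le d\bigl(e(x),\gamma(\theta(x))\bigr)+d\bigl(\gamma(\theta(x)),\gamma(t)\bigr)<\tfrac\eta2+\tfrac\eta2 .\qedhere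
\]
\end{proof}

\begin{lemma}[From chains to paths]\label{lem:path}
Let $L$ be an $\eta$-chain along $\gamma$ and let $O'\supset L$ be open in $Q$. There is a path $\gamma'\colon I\to O'$ with $d(\gamma'(t),\gamma(t))<2\eta$ for all $t\in I$.
\end{lemma}

\begin{proof}
Let $O_i$ be the union of all open balls that have center in $L^i$ and radius less than $\eta$ and are contained in $O'$. Every point of the connected set $L^i$ is the center of such a ball, so $O_i$ is path connected by Lemma~\ref{lem:balls}. On $[t_{i-1},t_i]$ let $\gamma'$ be a path in $O_i$ from $c_{i-1}$ to $c_i$; these pieces agree at the points $t_i$. For $t\in[t_{i-1},t_i]$ there is $z\in L^i$ with $d(\gamma'(t),z)<\eta$, and $d(z,\gamma(t))<\eta$ by \eqref{eq:chain}.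
\end{proof}

The bound $2\eta$ does not depend on $O'$: however thin the neighborhood of the chain, it contains a path that is $2\eta$-close to $\gamma$. Here the connectedness of $K$ is used.

\section{The spaces attached to trees}\label{sec:spaces}

\subsection*{The fibers}
Put $\eta_s=2^{-|s|-5}$. By recursion on $|s|$ we define, for all $s\in\omega^{<\omega}$, an open set $U_s\subset Q$, a path $\gamma_s\colon I\to U_s$, and an $\eta_s$-chain $L_s\subset U_s$ along $\gamma_s$. Start with $U_\emptyset=Q$ and $\gamma_\emptyset(t)=(t,0,0,\dots)$. Given $U_s$ and $\gamma_s$, Lemma~\ref{lem:chain} gives $L_s$. As $L_s$ is a compact subset of the open set $U_s$, for each $n\in\omega$ there is $0<\delta_{s,n}\le2^{-n}$ with $\{z:d(z,L_s)\le\delta_{s,n}\}\subset U_s$. Let $U_{s^\frown n}=\{z:d(z,L_s)<\delta_{s,n}\}$, and let $\gamma_{s^\frown n}$ be the path in $U_{s^\frown n}$ given by Lemma~\ref{lem:path}. Then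
\begin{align}
&\overline{U_{s^\frown n}}\subset U_s,\qquad d(z,L_s)\le2^{-n}\ \text{ for } z\in\overline{U_{s^\frown n}},\label{eq:nest}\\
&d(\gamma_{s^\frown n}(t),\gamma_s(t))<2\eta_s\ \text{ for } t\in I.\label{eq:close}
\end{align}
Let $\Omega=\omega^{<\omega}\cup\omega^\omega$, and for $\xi\in\Omega$ define a compact set $W_\xi\subset Q$ by
\[
W_s=L_s\quad(s\in\omega^{<\omega}),\qquad W_\beta=\bigcap_{k}\overline{U_{\beta|k}}\quad(\beta\in\omega^\omega).
\]

\begin{lemma}\label{lem:arc}
For every $\beta\in\omega^\omega$ the set $W_\beta$ contains an arc.
\end{lemma}

\begin{proof}
By \eqref{eq:close} and $\sum_k2\cdot2^{-k-5}=\frac18$, the paths $\gamma_{\beta|k}$ converge uniformly to a path $\gamma_\beta$ with $d(\gamma_\beta(t),\gamma_\emptyset(t))\le\frac18$ for all $t$. For $k\ge j$ the path $\gamma_{\beta|k}$ lies in $U_{\beta|k}\subset U_{\beta|j}$, so $\gamma_\beta$ lies in $\overline{U_{\beta|j}}$ for every $j$, that is, in $W_\beta$. Since $d(\gamma_\emptyset(0),\gamma_\emptyset(1))=\frac12$, we get $d(\gamma_\beta(0),\gamma_\beta(1))\ge\frac12-\frac14>0$. Now apply \eqref{eq:arc}.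
\end{proof}

\subsection*{The base}
The sets $W_{s^\frown n}$ accumulate only on $W_s$ as $n\to\infty$, and the sets $W_{\beta|k}$ accumulate only on $W_\beta$ as $k\to\infty$. We therefore want a compact topology on $\Omega$ with $s^\frown n\to s$ and $\beta|k\to\beta$. For $s=(n_1,\dots,n_k)$ let $u_s$ be the binary word $0^{n_1}1\,0^{n_2}1\cdots0^{n_k}1$. Sending $s$ to $u_s0^\infty$ and $(n_1,n_2,\dots)$ to $0^{n_1}1\,0^{n_2}1\cdots$ defines a bijection of $\Omega$ onto the Cantor space $2^\omega$: finite sequences correspond to the points with finitely many $1$'s. We give $\Omega$ the topology of $2^\omega$. Let $[s]\subset\Omega$ be the set of all finite or infinite sequences that extend $s$, including $s$ itself. It corresponds to the set of points beginning with $u_s$, so it is clopen. The sets $[\beta|k]$ form a neighborhood base at $\beta\in\omega^\omega$. The points beginning with $u_s0^m$ correspond to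
\[
[s]_m=\{s\}\cup\bigcup_{n\ge m}[s^\frown n],
\]
so the clopen sets $[s]_m$, $m\in\omega$, form a neighborhood base at $s$. By \eqref{eq:nest} the sets $U_t$ decrease as $t$ is extended, hence
\begin{equation}\label{eq:cone}
W_\xi\subset\overline{U_s}\quad\text{whenever }\xi\in[s].
\end{equation}

\begin{lemma}\label{lem:W}
The set $W=\{(\xi,z)\in\Omega\times Q:z\in W_\xi\}$ is closed in $\Omega\times Q$.
\end{lemma}

\begin{proof}
Let $(\xi_j,z_j)\in W$ converge to $(\xi,z)$. Suppose first that $\xi=\beta\in\omega^\omega$. For each $k$, eventually $\xi_j\in[\beta|k]$, so $z_j\in\overline{U_{\beta|k}}$ by \eqref{eq:cone}, and $z\in\overline{U_{\beta|k}}$. Thus $z\in W_\beta$. Now let $\xi=s$ be finite. If $\xi_j=s$ for infinitely many $j$, then $z$ lies in the closed set $L_s$. Otherwise, given $m$, for all large $j$ we have $\xi_j\in[s]_m\setminus\{s\}$, so $\xi_j\in[s^\frown n]$ for some $n\ge m$, and \eqref{eq:cone} and \eqref{eq:nest} give $d(z_j,L_s)\le2^{-m}$. Hence $d(z,L_s)=0$ and $z\in L_s$.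
\end{proof}

\subsection*{The spaces}
For $T\in\mathrm{Tr}$ put
\[
M_T=T\cup[T]\subset\Omega,\qquad X_T=W\cap(M_T\times Q),
\]
and let $f_T\colon X_T\to M_T$ be the projection. Its fiber over $\xi$ is $\{\xi\}\times W_\xi$.

\begin{example}\label{ex:trees}
For $T=\{\emptyset\}$ the space $X_T$ is the chain $L_\emptyset$. For $T=\{\emptyset\}\cup\{(n):n\in\omega\}$ the base $M_T$ is the sequence $0^n1\,0^\infty\to0^\infty$ in $2^\omega$, and $X_T$ is the space described after Example~\ref{ex:segment}. Let $T_k$ consist of the sequences $(0,\dots,0)$ of length at most $k$, and let $T_\infty=\bigcup_kT_k$. Then $X_{T_k}$ is a finite sum of chains and lies in $\mathcal B$, while $M_{T_\infty}$ is the sequence $1^k0^\infty\to1^\infty$ and the limit fiber of $X_{T_\infty}$ contains an arc. Since $T_k\to T_\infty$ in $\mathrm{Tr}$, the set $\{T:X_T\in\mathcal B\}$ is not closed, and its complexity is the issue in Section~\ref{sec:definable}.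
\end{example}

\begin{proof}[Proof of \textup{(T1)} and \textup{(T2)}]
By Lemma~\ref{lem:W}, (T1) follows once $\{(T,\xi):\xi\in M_T\}$ is closed in $\mathrm{Tr}\times\Omega$. Let $\xi\notin M_T$. Then $\xi$ has a finite initial segment $s\notin T$, with $s=\xi$ if $\xi$ is finite. The set $\{T':s\notin T'\}\times[s]$ is an open neighborhood of $(T,\xi)$. It contains no pair $(T',\xi')$ with $\xi'\in M_{T'}$, because all finite initial segments of a point of $M_{T'}$ lie in $T'$. This proves (T1); in particular each $X_T$ is compact and metrizable. If $\beta\in[T]$, then $X_T\supset\{\beta\}\times W_\beta$, which contains an arc by Lemma~\ref{lem:arc}.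
\end{proof}

For a well-founded tree $T$ we have $M_T=T\in\mathbf Z$ and all fibers of $f_T$ are chains, so (T3) is immediate if $\mathcal B$ is fiber-closed. Under the weaker assumption (ii) we climb down the tree, one convergent sequence at a time.

\begin{proof}[Proof of \textup{(T3)}]
Let $T$ be well-founded and assume (ii). For $s\in T$ let $X^s=f_T^{-1}([s])$, a nonempty clopen subspace of $X_T$, and let $S(s)=\{n:s^\frown n\in T\}$. Then $X^\emptyset=X_T$, and $X^s$ is the disjoint union of $\{s\}\times L_s\in\mathcal B$ and the clopen sets $X^{s^\frown n}$, $n\in S(s)$.

\emph{Claim: if $X^{s^\frown n}\in\mathcal B$ for all $n\in S(s)$, then $X^s\in\mathcal B$.} If $S(s)$ is finite, then $\{s\}\times L_s$ is clopen too, so $X^s$ is a finite sum of members of $\mathcal B$, and Lemma~\ref{lem:basic}(a) applies. If $S(s)$ is infinite, let $Y=S(s)\cup\{\infty\}\cong\omega+1$ be its one-point compactification, which lies in $\mathbf Z\subset\mathcal B$. Define $g\colon X^s\to Y$ by $g=n$ on $X^{s^\frown n}$ and $g=\infty$ on $\{s\}\times L_s$. The preimage of an isolated point $n$ is the open set $X^{s^\frown n}$, and the preimage of the basic neighborhood $\{\infty\}\cup\{n\in S(s):n\ge m\}$ is the open set $f_T^{-1}([s]_m)$.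 So $g$ is a continuous surjection from a compact metrizable space, with all fibers in $\mathcal B$, and (ii) gives $X^s\in\mathcal B$.

Suppose $X^\emptyset\notin\mathcal B$. By the claim, whenever $s\in T$ and $X^s\notin\mathcal B$, there is $n$ with $s^\frown n\in T$ and $X^{s^\frown n}\notin\mathcal B$. Starting from $\emptyset$ and repeating this step produces an infinite branch of $T$, a contradiction.
\end{proof}

\section{Membership in the class is analytic}\label{sec:definable}

Lemma~\ref{lem:gen} describes membership in $\langle\mathcal G\rangle$ by the existence of separating maps. To turn this into an existential quantifier over a Polish space, two obstacles must be removed. The family of maps may be uncountable, and the domain $X_T$ varies with $T$. Second countability removes the first obstacle and Tietze's theorem the second.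

\begin{proposition}\label{prop:analytic}
Let $\mathcal G\subset\mathcal K(Q)$ be nonempty and analytic, $P$ a Polish space, $(Z,\rho)$ a compact metric space, and $X\subset P\times Z$ closed, with sections $X_t=\{w\in Z:(t,w)\in X\}$. Then $\{t\in P:X_t\in\langle\mathcal G\rangle\}$ is analytic.
\end{proposition}

\begin{proof}
Let $C=C(Z,Q)$ be the space of maps $Z\to Q$ with the uniform metric. It is Polish, and evaluation $C\times Z\to Q$ is continuous. The function $(z,G)\mapsto d(z,G)$ is continuous on $Q\times\mathcal K(Q)$, since $|d(z,G)-d(z',G')|\le d(z,z')+d_H(G,G')$.

\emph{Step 1: $X_t\in\langle\mathcal G\rangle$ if and only if there are sequences $(G_i)\in\mathcal G^\omega$ and $(h_i)\in C^\omega$ such that}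
\begin{equation}\label{eq:witness}
h_i(X_t)\subset G_i \text{ for all } i,\quad\text{and the maps } h_i \text{ separate the points of } X_t .
\end{equation}
Such sequences give $X_t\in\langle\mathcal G\rangle$ by Lemma~\ref{lem:gen}. Conversely, let $X_t\in\langle\mathcal G\rangle$. For maps $g$ from $X_t$ to members of $\mathcal G$, the open sets $\{(w,w'):g(w)\neq g(w')\}$ cover the complement of the diagonal in $X_t\times X_t$. This complement is second countable, so countably many maps $g_i\colon X_t\to G_i$ suffice; adding constant maps, which exist since $\mathcal G\neq\emptyset$, we may index them by $\omega$. Tietze's theorem, applied to each coordinate of $g_i\colon X_t\to Q$, extends $g_i$ to $h_i\colon Z\to Q$.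

\emph{Step 2: the set $R$ of triples $(t,(G_i),(h_i))\in P\times\mathcal K(Q)^\omega\times C^\omega$ satisfying \eqref{eq:witness} is $G_\delta$.} A triple violates \eqref{eq:witness} exactly when it lies in one of the countably many sets
\begin{align*}
&\{\exists\, w\in X_t:\ d(h_i(w),G_i)\ge1/k\} &&(i\in\omega,\ k\ge1),\\
&\{\exists\, w,w'\in X_t:\ \rho(w,w')\ge1/k \text{ and } h_i(w)=h_i(w')\text{ for all }i\} &&(k\ge1).
\end{align*}
In each case the condition on the triple together with $w$, or with $(w,w')$, is closed, because $X$ is closed and the functions above are continuous. The projection of a closed set along a compact metric factor is closed, as one sees by passing to a convergent subsequence in that factor. Since $Z$ and $Z\times Z$ are compact, all these sets are closed, and $R$ is the complement of their union.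

\emph{Step 3.} Write $\mathcal G=\psi(E)$ with $E$ a Borel subset of a Polish space $P'$ and $\psi\colon E\to\mathcal K(Q)$ continuous. The set $E'=P\times E^\omega\times C^\omega$ is Borel in the Polish space $P\times (P')^\omega\times C^\omega$. The set of $(t,(y_i),(h_i))\in E'$ with $(t,(\psi(y_i)),(h_i))\in R$ is the preimage of a $G_\delta$ set under a continuous map on $E'$, so it is relatively $G_\delta$ in $E'$ and hence Borel. By Step 1 its projection to $P$ is $\{t:X_t\in\langle\mathcal G\rangle\}$.
\end{proof}

\begin{proof}[End of the proof of Theorem~\ref{thm:dich}]
Since (iii) fails, $\mathcal G\ne\emptyset$. By (T1) and Proposition~\ref{prop:analytic}, applied with $P=\mathrm{Tr}$ and $Z=\Omega\times Q$, the set $\{T:X_T\in\mathcal B\}$ is analytic. By (T2) it is contained in $\mathrm{WF}$, because no member of $\mathcal B$ contains an arc. If (ii) held, it would equal $\mathrm{WF}$ by (T3), contrary to \eqref{eq:WF}. So (ii) fails.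
\end{proof}

The counterexample obtained is one of the maps $g\colon X^s\to Y$ from the proof of (T3), but the argument does not identify the tree.

\section{Classes that are not analytically generated}\label{sec:cor}

\begin{proof}[Proof of Corollary~\ref{cor:nonanalytic}]
Put $\mathcal G=\{E\in\mathcal K(Q):E\in\mathcal B\}$ and suppose that $\mathcal G$ is analytic. We have $\langle\mathcal G\rangle\subset\mathcal B$, and the two classes have the same metrizable members, since a nonempty metrizable member of $\mathcal B$ has a copy in $\mathcal G$. So $\langle\mathcal G\rangle$ contains a nondegenerate continuum and is not $\mathrm{CHSP}$; that is, (iii) fails for $\langle\mathcal G\rangle$. By Theorem~\ref{thm:dich}, (ii) fails for $\langle\mathcal G\rangle$. Condition (ii) involves only metrizable spaces, so it fails for $\mathcal B$, a contradiction. For the last statement, let $\mathcal B=\langle\mathcal G'\rangle$ with $\mathcal G'\subset\mathcal K(Q)$ analytic; a countable family of metrizable generators takes this form once the nonempty generators are embedded in $Q$. Then (iii) fails for $\mathcal B$ by hypothesis, so (ii) fails by Theorem~\ref{thm:dich}, again a contradiction.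
\end{proof}

\begin{remark}\label{rem:needed}
The class $\mathbf A$ is fiber-closed and contains the pseudo-arc, so by the corollary the family $\mathcal G_0$ of all members of $\mathcal K(Q)$ without arcs is not analytic. The same family shows that (ii)$\Rightarrow$(iii) fails without the analyticity of $\mathcal G$, which was used only in Step 3 above. Indeed, $\langle\mathcal G_0\rangle$ has the same metrizable members as $\mathbf A$, so it satisfies (ii); it contains the pseudo-arc and does not contain $I$, so it is none of $\mathbf 1$, $\mathbf Z$, $\mathrm{CHSP}$.
\end{remark}

Theorem~\ref{thm:dich} classifies the fiber-closed classes among those generated by an analytic family of metrizable spaces. We do not claim a classification of the fiber-closed classes that are not so generated.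

\begin{thebibliography}{9}

\bibitem{Cook}
H. Cook, \emph{Continua which admit only the identity mapping onto non-degenerate subcontinua}, Fund. Math. 60 (1967), 241--249.

\bibitem{Kechris}
Kechris, \emph{Classical Descriptive Set Theory}.

\bibitem{PT}
Pultr and Trnkov\'a, \emph{Combinatorial, Algebraic and Topological Representations of Groups, Semigroups and Categories}.

\end{thebibliography}
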